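\title{Minimal vector fields of constant length on odd-dimensional spheres that are not Hopf fields}

\begin{abstract}
The volume of a vector field on the round sphere $S^{2m+1}$ is the volume of its image in the tangent bundle with the Sasaki metric. The Hopf fields of length $r$ are critical points of the volume among fields of constant length $r$. We show that they are not the only smooth critical points defined on the whole sphere. On $S^3$ we construct others for every $0<r<r_1$, where $r_1>1/\sqrt3$; on $S^{2m+1}$ with $m\ge2$ we construct others for all small $r$, and their number tends to infinity as $r\to0$. The fields are invariant under $U(p+1)\times U(q+1)$, and the problem reduces to an ordinary differential equation of pendulum type, which is solved by shooting from its singular ends. On $S^3$ with $r=1$ the same family contains only Hopf fields.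
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $S^{2m+1}$, $m\ge1$, be the unit sphere of $\mathbf R^{2m+2}=\mathbf C^{m+1}$ with its round metric $g$ and Levi-Civita connection $\nabla$. The \emph{Sasaki metric} $g^S$ on $TS^{2m+1}$ is the Riemannian metric for which a curve $v(\varepsilon)$ of tangent vectors along a curve $X(\varepsilon)$ in the sphere has squared speed $|\dot X|^2+|\nabla_{\dot X}v|^2$. A smooth vector field $V$ is an embedding of the sphere into $TS^{2m+1}$, and the induced metric is $V^*g^S(Y,Y')=g(Y,Y')+g(\nabla_YV,\nabla_{Y'}V)$. The \emph{volume} of $V$ is the volume of the sphere for this metric. For $V=rU$ with $|U|=1$ and $r>0$ constant,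
\begin{equation}\label{eq:vol}
\operatorname{Vol}(rU)=\int_{S^{2m+1}}\sqrt{\det\bigl(I+r^2(\nabla U)^t\nabla U\bigr)}\,dv ,
\end{equation}
where $\nabla U$ is the endomorphism $Y\mapsto\nabla_YU$ of the tangent space. The field $rU$ is called \emph{$r$-minimal} if it is a critical point of the volume among smooth fields of constant length $r$, that is, if $\frac{d}{d\varepsilon}\big|_{\varepsilon=0}\operatorname{Vol}(rU_\varepsilon)=0$ for every smooth family $U_\varepsilon$ of unit fields with $U_0=U$.

The integrand in \eqref{eq:vol} is at least $1$, with equality exactly where $\nabla U=0$. A sphere has no parallel unit field, since its sectional curvatures do not vanish. So the volume measures how far a field is from being parallel, and the constraint on the length excludes the zero field, which would otherwise have the least volume.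

Let $N(X)=X$ be the unit normal and let $J$ be an orthogonal complex structure on $\mathbf R^{2m+2}$, that is, an orthogonal map with $J^2=-I$. Then $JN$ is a unit tangent field, and its integral curves are the great circles $u\mapsto\cos u\,X+\sin u\,JX$. For the usual $J=i$ these are the fibers of the Hopf fibration $S^{2m+1}\to\mathbf CP^m$; any other $J$ gives a fibration conjugate to it by an isometry, and the fields $JN$ are exactly the unit Killing fields of the sphere. We call $rJN$ a \emph{Hopf field}. The vector $\nabla_Y(JN)$ is the tangential part of $JY$, which is $0$ for $Y=JN$ and $JY$ for $Y\perp JN$, so that $\operatorname{Vol}(rJN)=(1+r^2)^m\operatorname{vol}(S^{2m+1})$. It is known that Hopf fields are $r$-minimal for every $r>0$, and they have been the only known examples of smooth minimal vector fields of constant length defined on the whole sphere. This leads to the question that we answer: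

\begin{quote}
\emph{Is every smooth $r$-minimal vector field on the whole sphere $S^{2m+1}$ of the form $rJN$ for some orthogonal complex structure $J$?}
\end{quote}

One would guess that it is: a Hopf field is invariant under a copy of $U(m+1)$, which acts transitively on the sphere, and it is critical for all $r$ at once. But $r$-minimality asks only for a critical point, not for least volume, and it leaves room for critical points with a smaller symmetry group. We look for them among fields whose symmetry group has orbits of codimension one, and we find that the answer is no in every dimension.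

Write $\mathbf C^{m+1}=\mathbf C^{p+1}\times\mathbf C^{q+1}$ with $p,q\ge0$ and $p+q+1=m$. Every point of the sphere has the form
\[
X=(z,w)=(\cos t\;x,\ \sin t\;y),\qquad x\in S^{2p+1},\quad y\in S^{2q+1},\quad t\in[0,\tfrac\pi2],
\]
with $x$ and $y$ unique when $0<t<\frac\pi2$. On this open dense set, $\xi_1=(ix,0)$ and $\xi_2=(0,iy)$ are orthonormal tangent fields, and for a function $\theta$ on $[0,\frac\pi2]$ we put
\begin{equation}\label{eq:ansatz}
U_\theta=\cos\theta(t)\,\xi_1+\sin\theta(t)\,\xi_2 .
\end{equation}
The choice $\theta=t$ gives the standard Hopf field $X\mapsto iX$, and $\theta=-t$ gives the Hopf field of $J(z,w)=(iz,-iw)$. On $S^3$, where $p=q=0$, the sets $t=\mathrm{const}$ are tori around the circles $t=0$ and $t=\frac\pi2$, and $U_\theta$ is tangent to each torus, at the angle $\theta(t)$ in the frame $\xi_1,\xi_2$. From one circle to the other the standard Hopf field makes a quarter turn in this frame. The field of our first theorem makes three quarters of a turn.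

\begin{theorem}\label{thm:A}
Let $m=1$. There is $r_1>1/\sqrt3$ such that for every $0<r<r_1$ there is a real-analytic function $\theta$ on $[0,\frac\pi2]$ with $\theta(0)=0$ and $\theta(\frac\pi2)=\frac{3\pi}2$ for which $rU_\theta$ is a smooth $r$-minimal vector field on $S^3$ that is not of the form $rJN$.
\end{theorem}

\begin{theorem}\label{thm:B}
Let $m\ge2$, $q=1$ and $p=m-2$. For every positive integer $n$ there is $r_n>0$ such that for every $0<r<r_n$ there are at least $n$ distinct fields $rU_\theta$ that are smooth, $r$-minimal on $S^{2m+1}$, and not of the form $rJN$.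
\end{theorem}

These two theorems answer the question negatively for every $m\ge1$. The third one is not needed for the answer. It shows that some restriction on $r$ is necessary in Theorem~\ref{thm:A}. It refers to the Euler--Lagrange equation \eqref{eq:EL} of the functional $\theta\mapsto\operatorname{Vol}(rU_\theta)$, which is derived in Section~\ref{sec:reduction}.

\begin{theorem}\label{thm:C}
Let $m=1$, $r=1$, and let $\theta\in C^1[0,\frac\pi2]\cap C^2(0,\frac\pi2)$ satisfy $\theta(0)=0$ and $\theta(\frac\pi2)\in\frac\pi2+\pi\mathbf Z$. If $\theta$ solves \eqref{eq:EL}, then $\theta=\pm t$, so that $U_\theta$ is a Hopf field.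
\end{theorem}

We claim no classification of $r$-minimal fields, and neither existence nor uniqueness for larger $r$.

Section~\ref{sec:reduction} reduces the problem to a boundary value problem for $\theta$, of second order and singular at both ends. Section~\ref{sec:pendulum} solves it by hand in the simplest case, the limit $r=0$ on $S^3$. Section~\ref{sec:shooting} constructs the solutions that leave a singular end, Section~\ref{sec:S3} proves Theorems~\ref{thm:A} and~\ref{thm:C}, and Section~\ref{sec:higher} proves Theorem~\ref{thm:B}.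

\section{Reduction to an ordinary differential equation}\label{sec:reduction}

Throughout, $c=\cos t$ and $s=\sin t$.

\subsection{The volume of $rU_\theta$}

At a point with $0<t<\frac\pi2$ the tangent space of the sphere is the orthogonal sum of the lines spanned by the unit vectors $\partial_t=(-s\,x,c\,y)$, $\xi_1$, $\xi_2$, the space of vectors $(h,0)$ with $h$ orthogonal to $\mathbf Cx$ (real dimension $2p$), and the space of vectors $(0,k)$ with $k$ orthogonal to $\mathbf Cy$ (real dimension $2q$). We write $h$ and $k$ for these vectors.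

Extend the fields to the ambient space by $\xi_1=(iz/|z|,0)$ and $\xi_2=(0,iw/|w|)$, and recall that $\nabla_Y$ is the tangential part of the flat derivative $\bar\nabla_Y$. The derivative of $z\mapsto iz/|z|$ at $z=cx$ in the direction $v$ is $\frac ic\,(v-\langle v,x\rangle x)$, with the real inner product. Taking $v=-sx,\ ix,\ h,\ 0$, and doing the same for $w$, we get
\begin{gather*}
\bar\nabla_{\partial_t}\xi_1=0,\quad \bar\nabla_{\xi_1}\xi_1=-\tfrac1c(x,0),\quad \bar\nabla_h\xi_1=\tfrac1c\,ih,\quad \bar\nabla_{\xi_2}\xi_1=\bar\nabla_k\xi_1=0,\\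
\bar\nabla_{\partial_t}\xi_2=0,\quad \bar\nabla_{\xi_2}\xi_2=-\tfrac1s(0,y),\quad \bar\nabla_k\xi_2=\tfrac1s\,ik,\quad \bar\nabla_{\xi_1}\xi_2=\bar\nabla_h\xi_2=0 .
\end{gather*}
Since $(x,0)=cX-s\,\partial_t$ and $(0,y)=sX+c\,\partial_t$, we have $\nabla_{\xi_1}\xi_1=\tan t\,\partial_t$ and $\nabla_{\xi_2}\xi_2=-\cot t\,\partial_t$. With $U=U_\theta$ and $\nu=-\sin\theta\,\xi_1+\cos\theta\,\xi_2$ this gives
\begin{gather*}
\nabla_{\partial_t}U=\theta'\nu,\qquad \nabla_{\xi_1}U=\cos\theta\tan t\;\partial_t,\qquad \nabla_{\xi_2}U=-\sin\theta\cot t\;\partial_t,\\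
\nabla_hU=\frac{\cos\theta}{c}\,ih,\qquad \nabla_kU=\frac{\sin\theta}{s}\,ik .
\end{gather*}
The matrix of $(\nabla U)^t\nabla U$ is the Gram matrix of these vectors. It is block diagonal, and its block on the span of $\xi_1,\xi_2$ has rank at most one and trace $\cos^2\theta\tan^2t+\sin^2\theta\cot^2t$. Therefore $\det(I+r^2(\nabla U)^t\nabla U)$ equals
\[
(1+r^2\theta'^2)\bigl(1+r^2(\cos^2\theta\tan^2t+\sin^2\theta\cot^2t)\bigr)\Bigl(1+\frac{r^2\cos^2\theta}{c^2}\Bigr)^{2p}\Bigl(1+\frac{r^2\sin^2\theta}{s^2}\Bigr)^{2q}.
\]
In the coordinates $(t,x,y)$ the metric is $dt^2+c^2g_{S^{2p+1}}+s^2g_{S^{2q+1}}$, so the volume element is $c^{2p+1}s^{2q+1}\,dt$ times the volume elements of the two spheres. Distributing $c^{2p+1}s^{2q+1}=cs\cdot c^{2p}\cdot s^{2q}$ over the square roots of the last three factors, we obtain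
\begin{equation}\label{eq:reduced}
\operatorname{Vol}(rU_\theta)=C_{p,q}\int_0^{\pi/2}\sqrt{1+r^2\theta'^2}\;F(t,\theta)\,dt ,
\end{equation}
where $C_{p,q}=\operatorname{vol}(S^{2p+1})\operatorname{vol}(S^{2q+1})$ and
\[
F=\sqrt D\,(c^2+r^2\cos^2\theta)^p(s^2+r^2\sin^2\theta)^q,\qquad D=c^2s^2+r^2(s^4\cos^2\theta+c^4\sin^2\theta).
\]
The integral in \eqref{eq:reduced} is the length of the graph of $\theta$ for the metric $F^2(dt^2+r^2d\theta^2)$ on the strip $[0,\frac\pi2]\times\mathbf R$. This metric degenerates exactly at the boundary points $(0,j\pi)$ and $(\frac\pi2,\frac\pi2+j\pi)$, $j\in\mathbf Z$. These are also the only endpoints for which $U_\theta$ can extend continuously to the whole sphere: $\xi_2$ has no limit at $t=0$ and $\xi_1$ has none at $t=\frac\pi2$, so $\sin\theta(0)$ and $\cos\theta(\frac\pi2)$ must vanish. We are thus looking for geodesics that join two degenerate points and are graphs over the $t$-axis.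

\subsection{The Euler--Lagrange equation}

Put $\omega=\sqrt{1+r^2\theta'^2}$. For $r>0$ the Euler--Lagrange equation of \eqref{eq:reduced} is
\begin{equation}\label{eq:ELdiv}
\Bigl(\frac{r^2\theta'F}{\omega}\Bigr)'=\omega F_\theta .
\end{equation}
Since $(\theta'/\omega)'=\theta''/\omega^3$, the left side is $r^2\theta''F/\omega^3+r^2\theta'(F_t+\theta'F_\theta)/\omega$. Multiplying by $\omega^3$ and using $\omega^2-r^2\theta'^2=1$, we get $r^2\theta''F=\omega^2(F_\theta-r^2\theta'F_t)$, that is,
\begin{equation}\label{eq:EL}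
\theta''=(1+r^2\theta'^2)\,(f-\ell\,\theta'),\qquad f=r^{-2}\partial_\theta\ln F,\quad \ell=\partial_t\ln F .
\end{equation}
To make $f$ and $\ell$ explicit we differentiate $D$. From $c^4-s^4=\cos2t$ we get $D_\theta=r^2\sin2\theta\cos2t$. From $(c^2s^2)'=\sin2t\cos2t$, $(s^4)'=2s^2\sin2t$, $(c^4)'=-2c^2\sin2t$ and $s^2\cos^2\theta-c^2\sin^2\theta=\cos^2\theta-c^2=\frac12(\cos2\theta-\cos2t)$ we get $D_t=\sin2t\,[(1-r^2)\cos2t+r^2\cos2\theta]$. Hence
\begin{equation}\label{eq:fl}
\begin{aligned}
f&=\sin2\theta\,\Bigl[\frac{\cos2t}{2D}-\frac{p}{c^2+r^2\cos^2\theta}+\frac{q}{s^2+r^2\sin^2\theta}\Bigr],\\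
\ell&=\sin2t\,\Bigl[\frac{(1-r^2)\cos2t+r^2\cos2\theta}{2D}-\frac{p}{c^2+r^2\cos^2\theta}+\frac{q}{s^2+r^2\sin^2\theta}\Bigr].
\end{aligned}
\end{equation}
The factor $r^{-2}$ has canceled, and the denominators are at least $c^2s^2$. So the right side of \eqref{eq:EL}, with $f$ and $\ell$ given by \eqref{eq:fl}, is real-analytic in $(t,\theta,\theta',r)\in(0,\frac\pi2)\times\mathbf R^3$, including $r=0$. We read \eqref{eq:EL} in this sense for all real $r$. At $r=0$ we have $D=c^2s^2$ and $\cos2t/D=s^{-2}-c^{-2}$, and the equation becomes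
\begin{equation}\label{eq:EL0}
\theta''+\bigl((2q+1)\cot t-(2p+1)\tan t\bigr)\theta'=\tfrac12\sin2\theta\,\Bigl(\frac{2q+1}{s^2}-\frac{2p+1}{c^2}\Bigr).
\end{equation}
This limit has a meaning of its own. The integrand of \eqref{eq:vol} is $1+\frac{r^2}2|\nabla U|^2+O(r^4)$, and the formulas above give $|\nabla U_\theta|^2=\theta'^2+(2p+1)c^{-2}\cos^2\theta+(2q+1)s^{-2}\sin^2\theta-1$. Equation \eqref{eq:EL0} is the Euler--Lagrange equation of $\int|\nabla U_\theta|^2\,c^{2p+1}s^{2q+1}\,dt$.

We use three elementary properties of \eqref{eq:EL}, valid for every $r$.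
\begin{itemize}
\item[(a)] \emph{The function $\theta=t$ is a solution.} The two brackets in \eqref{eq:fl} coincide when $\theta=t$, so $f=\ell$ and both sides of \eqref{eq:EL} vanish.
\item[(b)] \emph{The constants $\theta\in\frac\pi2\mathbf Z$ are solutions}, because $f=0$ there.
\item[(c)] \emph{Symmetries.} The substitution $(t,\theta,p,q)\mapsto(\frac\pi2-t,\ \frac\pi2+k\pi-\theta,\ q,\ p)$, $k\in\mathbf Z$, exchanges $c$ with $s$ and $\cos^2\theta$ with $\sin^2\theta$; it changes the signs of $f$, $\ell$, $\theta''$, keeps $\theta'$, and so preserves \eqref{eq:EL}. The substitution $\theta\mapsto-\theta$ also preserves \eqref{eq:EL}.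
\end{itemize}

\subsection{From solutions to minimal fields}

Two things separate a solution of \eqref{eq:EL} from an $r$-minimal field: the field must be smooth along $t=0$ and $t=\frac\pi2$, and it must be critical for all variations, not only for those inside the family \eqref{eq:ansatz}. The first is a parity condition at the ends. We say that a solution $\theta$ of \eqref{eq:EL} on $(0,\frac\pi2)$ \emph{closes up} if there are functions $\alpha,\tilde\alpha$, real-analytic near $0$, and an integer $k$ such that
\begin{equation}\label{eq:close}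
\theta=t\,\alpha(t^2)\ \text{ near }t=0,\qquad \theta=\tfrac\pi2+k\pi-\tilde t\,\tilde\alpha(\tilde t^{\,2})\ \text{ near }t=\tfrac\pi2,\qquad \tilde t=\tfrac\pi2-t .
\end{equation}
Such a $\theta$ is real-analytic on $[0,\frac\pi2]$, since solutions of an analytic equation are analytic. The second follows from symmetry.

\begin{proposition}\label{prop:lift}
Let $r>0$ and let $\theta$ be a solution of \eqref{eq:EL} that closes up. Then $rU_\theta$ extends to a smooth $r$-minimal field on $S^{2m+1}$. If it is of the form $rJN$, then $\theta=\pm t$, and in particular $\theta'(0)=\pm1$.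
\end{proposition}

\begin{proof}
\emph{Smoothness.} We have $U_\theta=(\cos\theta\; iz/|z|,\ \sin\theta\; iw/|w|)$. Near $t=0$ the functions $\cos\theta$ and $\sin\theta/\sin t$ are even and analytic in $t$, hence analytic functions of $t^2$; and $t^2=(\arcsin s)^2$ is an analytic function of $s^2=|w|^2$. So both components $\cos\theta\;iz/|z|$ and $\frac{\sin\theta}{\sin t}\,iw$ are smooth near $w=0$, where $z\ne0$. Near $z=0$ we have $\cos\theta=(-1)^k\sin(\tilde t\tilde\alpha)$, $\sin\theta=(-1)^k\cos(\tilde t\tilde\alpha)$ and $|z|=\sin\tilde t$, so the same argument applies with $z$ and $w$ exchanged.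

\emph{The first variation.} The function $\Psi(L)=\sqrt{\det(I+r^2L^tL)}$ is smooth on the endomorphisms of each tangent space; let $\Psi'(L)$ be its gradient. If $U_\varepsilon$ is a family of unit fields with $U_0=U$ and velocity $W$, then $W\perp U$, and integration by parts gives
\[
\frac{d}{d\varepsilon}\Big|_0\operatorname{Vol}(rU_\varepsilon)=\int\langle\Psi'(\nabla U),\nabla W\rangle\,dv=\int g(E(U),W)\,dv ,
\]
where $\nabla^*$ is the formal adjoint of $\nabla$ and $E(U)$ is the projection of $\nabla^*\Psi'(\nabla U)$ onto $U^\perp$. Every smooth $W\perp U$ is the velocity of the family $(U+\varepsilon W)/|U+\varepsilon W|$, so $E(U)$ is the only smooth section of $U^\perp$ with this property, and $rU$ is $r$-minimal if and only if $E(U)=0$. The volume is unchanged under $U\mapsto\phi_*U$ for an isometry $\phi$, and under $U\mapsto-U$. By uniqueness, $E(\phi_*U)=\phi_*E(U)$ and $E(-U)=-E(U)$.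

\emph{Symmetry.} Let $U=U_\theta$. The group $U(p+1)\times U(q+1)$ preserves $t$, $\partial_t$, $\xi_1$, $\xi_2$, hence $U$ and $E(U)$, and it is transitive on each set $t=\mathrm{const}\in(0,\frac\pi2)$. The stabilizer of $X=(cx,sy)$ contains the map that is the identity on $\mathbf Cx\times\mathbf Cy$ and $-1$ on the orthogonal complement. So $E(U)$ has no component along the vectors $h$ and $k$, and
\[
E(U)=e_0(t)\,\partial_t+e_1(t)\,\xi_1+e_2(t)\,\xi_2\qquad(0<t<\tfrac\pi2).
\]
Variations of $\theta$ cannot detect $e_0$, and one more symmetry is needed to remove it. Complex conjugation $\kappa$ is an isometry that preserves $t$ and satisfies $\kappa_*\partial_t=\partial_t$, $\kappa_*\xi_j=-\xi_j$, hence $\kappa_*U=-U$. Then $\kappa_*E(U)=E(-U)=-E(U)$, and the $\partial_t$-components give $e_0=-e_0$. Since also $E(U)\perp U$, we have $E(U)=e(t)\,\nu$.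

For $\zeta\in C_c^\infty(0,\frac\pi2)$ the family $U_{\theta+\varepsilon\zeta}$ consists of smooth unit fields and has velocity $\zeta\nu$. Therefore
\begin{equation}\label{eq:firstvar}
\frac d{d\varepsilon}\Big|_0\operatorname{Vol}(rU_{\theta+\varepsilon\zeta})=C_{p,q}\int_0^{\pi/2}e\,\zeta\,c^{2p+1}s^{2q+1}\,dt .
\end{equation}
The left side vanishes by \eqref{eq:reduced} and \eqref{eq:ELdiv}. So $e=0$, and the smooth field $E(U)$ vanishes on a dense set, hence everywhere.

\emph{Hopf fields.} Suppose that $U_\theta(X)=JX$ with $J$ linear. The values at $t=0$ and $t=\frac\pi2$ give $J(x,0)=(ix,0)$ and $J(0,y)=(-1)^k(0,iy)$. By linearity $JX=c\,\xi_1+(-1)^ks\,\xi_2$, so $\cos\theta=\cos t$ and $\sin\theta=(-1)^k\sin t$. Thus $\theta-(-1)^kt$ is continuous, takes values in $2\pi\mathbf Z$, and vanishes at $0$.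
\end{proof}

For $\theta=t$ the proposition recovers the minimality of the Hopf fields. Our task is now to find solutions of \eqref{eq:EL} that close up and have $\theta'(0)\ne\pm1$.

\section{The limit $r=0$ on $S^3$: a pendulum with reversing gravity}\label{sec:pendulum}

The idea of the construction is visible in \eqref{eq:EL0} with $p=q=0$. The case $r=0$ produces no vector field, but every step of the proof of Theorem~\ref{thm:A} except one already appears here.

Put $\sigma=\ln\tan t\in\mathbf R$ and $\varphi=2\theta$. Then $d/d\sigma=cs\,d/dt$ and $\cos2t=-\tanh\sigma$. Equation \eqref{eq:EL0} reads $cs\,(cs\,\theta')'=\frac12\sin2\theta\cos2t$, that is,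
\begin{equation}\label{eq:pendulum}
\varphi_{\sigma\sigma}=-\tanh\sigma\,\sin\varphi .
\end{equation}
This is a pendulum whose gravity changes direction at time $\sigma=0$. In the far past the equation is close to $\varphi_{\sigma\sigma}=\sin\varphi$, with unstable equilibria $2\pi\mathbf Z$; in the far future it is close to $\varphi_{\sigma\sigma}=-\sin\varphi$, with unstable equilibria $\pi+2\pi\mathbf Z$. By \eqref{eq:close} we want motions that leave the unstable position $0$ at time $-\infty$ and reach an unstable position $(2k+1)\pi$ at time $+\infty$. The Hopf solution $\varphi=2t$ goes from $0$ to $\pi$ and passes through $\frac\pi2$ at $\sigma=0$.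

Section~\ref{sec:shooting} provides, for each $a>0$, a solution $\theta=t\alpha(t^2)$ with $\theta'(0)=a$, depending continuously on $a$. Let $\varphi_a$ be the corresponding solution of \eqref{eq:pendulum}. It exists for all $\sigma$ because the right side is bounded, and $\varphi_a\sim2ae^\sigma$ as $\sigma\to-\infty$. A large $a$ means an early departure. The pendulum then has time to follow the solution $4\arctan(\frac a2e^\sigma)$ of $\varphi_{\sigma\sigma}=\sin\varphi$, which runs from $0$ to $2\pi$, almost to its end before gravity weakens. To make this precise, consider the energy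
\[
h=\tfrac12\varphi_\sigma^2+\tanh\sigma\,(1-\cos\varphi),\qquad h_\sigma=\frac{1-\cos\varphi}{\cosh^2\sigma}\ge0 .
\]
It tends to $0$ as $\sigma\to-\infty$, where $\varphi_a$ is small and positive, so $h>0$ along $\varphi_a$. For $\sigma\le0$ this says $\varphi_\sigma^2>4|\tanh\sigma|\sin^2\frac\varphi2$; in particular $\varphi_\sigma$ does not vanish and stays positive. As long as $\varphi<2\pi$,
\[
\frac{d}{d\sigma}\ln\tan\frac\varphi4=\frac{\varphi_\sigma}{2\sin(\varphi/2)}\ge\sqrt{|\tanh\sigma|}\ge-\tanh\sigma .
\]
If $\varphi_a(0)<2\pi$, integration over $[-T,0]$ gives $\tan\frac{\varphi_a(0)}4\ge\cosh T\,\tan\frac{\varphi_a(-T)}4\to\frac a4$ as $T\to\infty$. Since $\tan\frac{3\pi}8=1+\sqrt2<\frac{10}4$, we get $\varphi_{10}(0)>\frac{3\pi}2$ in all cases, while $\varphi_1(0)=\frac\pi2$. So $\varphi_a(0)=\frac{3\pi}2$ for some $a\in(1,10)$.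

The value $\frac{3\pi}2$ is chosen because $(0,\frac{3\pi}2)$ is the fixed point of the symmetry $(\sigma,\varphi)\mapsto(-\sigma,3\pi-\varphi)$ of \eqref{eq:pendulum}. The solution $3\pi-\varphi_a(-\sigma)$ has the same value and derivative at $\sigma=0$ as $\varphi_a$, so it is $\varphi_a$. Hence the behavior at the right end is the mirror image of the behavior at the left end, and $\theta$ closes up with $k=1$. No analysis of the right end is needed.

For $r>0$ the factor $1+r^2\theta'^2$ in \eqref{eq:EL} allows $\theta'$ to become infinite at an interior point: the geodesic turns vertical and ceases to be a graph. Excluding this is the additional step, and it is the source of the restriction on $r$.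

\section{Solutions that leave the singular end}\label{sec:shooting}

The coefficients of \eqref{eq:EL} blow up at $t=0$, so the standard existence theorem does not apply there. Near $t=0$ and $\theta=0$, equation \eqref{eq:EL0} is approximately $t^2\theta''+(2q+1)t\theta'-(2q+1)\theta=0$, with solutions $t$ and $t^{-(2q+1)}$. One expects therefore a one-parameter family of regular solutions, parametrized by $a=\theta'(0)$. The substitution $\theta=t\alpha$, $\beta=t\alpha'$ brings the equation to the form treated in the next lemma. We state it with a parameter $\lambda$ because it is used twice, once with $\lambda=r$ and once with a scaling parameter.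

\begin{lemma}\label{lem:singular}
Let $\gamma>0$ and let $R_1,R_2$ be functions of $(z,\alpha,\beta,\lambda)$ that are real-analytic near $\{0\}\times\mathbf R\times\{0\}\times\mathbf R$. Consider the system
\begin{equation}\label{eq:sing}
t\alpha'=\beta,\qquad t\beta'=-\gamma\beta+t^2R_1(t^2,\alpha,\beta,\lambda)+\beta^2R_2(t^2,\alpha,\beta,\lambda).
\end{equation}
For each $(a,\lambda)\in\mathbf R^2$ there is, near $t=0$, exactly one solution in which $\alpha$ is an analytic function of $z=t^2$ with value $a$ at $0$. For each compact set $K\subset\mathbf R^2$ there is $\delta>0$ such that these solutions exist for $0\le t\le\delta$ and all $(a,\lambda)$ near $K$, and $\alpha$ and $\beta$ are real-analytic functions of $(z,a,\lambda)$ near $[0,\delta^2]\times K$.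
\end{lemma}

\begin{proof}
We have $t\,d/dt=2z\,d/dz$. If $\alpha$ is analytic in $z$, the first equation says $\beta=zb$ with $b=2\,d\alpha/dz$, that is, $\alpha(z)=a+\frac12\int_0^zb$. After division by $z$ the second equation becomes
\begin{equation}\label{eq:b}
2z\frac{db}{dz}+(\gamma+2)\,b=\mathcal R[b],\qquad \mathcal R[b](z)=R_1(z,\alpha,zb,\lambda)+zb^2R_2(z,\alpha,zb,\lambda).
\end{equation}

\emph{Uniqueness.} Let $b=\sum b_jz^j$ and $\mathcal R[b]=\sum\mathcal R_jz^j$. Then \eqref{eq:b} is equivalent to $(2j+\gamma+2)\,b_j=\mathcal R_j$ for all $j\ge0$. The function $b$ enters $\mathcal R[b]$ only through $\alpha-a$, $zb$ and $zb^2$, each of which gains one power of $z$. So $\mathcal R_j$ is a polynomial in $b_0,\dots,b_{j-1}$ whose coefficients are real multiples of derivatives of $R_1,R_2$ at $(0,a,0,\lambda)$. Since $2j+\gamma+2\neq0$, the $b_j$ are determined recursively, and they are real when $a$ and $\lambda$ are real.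

\emph{Existence.} Fix $(a_0,\lambda_0)\in\mathbf R^2$. There are $\rho>0$ and $M\ge1$ such that $R_1,R_2$ extend holomorphically to the polydisc $\Pi\subset\mathbf C^4$ of radius $\rho$ around $(0,a_0,0,\lambda_0)$, with $R_1$, $R_2$ and their first partial derivatives bounded by $M$. Choose $\eta>0$ with $\eta M\le\rho/2$ and $\eta M^2\le\frac15$. Let $\mathcal X$ be the Banach space of bounded holomorphic functions $b(z,a,\lambda)$ on the set $|z|<\eta$, $|a-a_0|<\rho/2$, $|\lambda-\lambda_0|<\rho/2$, with the supremum norm. For $\|b\|\le M$ define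
\[
T(b)(z,a,\lambda)=\int_0^1u^{\gamma+1}\,\mathcal R[b](u^2z,a,\lambda)\,du .
\]
Since $\int_0^1u^{\gamma+1+2j}\,du=1/(2j+\gamma+2)$, the coefficient of $z^j$ in $T(b)$ is $\mathcal R_j/(2j+\gamma+2)$, so fixed points of $T$ solve \eqref{eq:b}.

For $\|b\|\le M$ we have $|\alpha-a_0|<\rho/2+\eta M/2<\rho$ and $|zb|\le\eta M\le\rho/2$. So the arguments of $R_1,R_2$ stay in $\Pi$, the function $T(b)$ is holomorphic, and $\|T(b)\|\le(M+\eta M^3)/(\gamma+2)\le M$. For $b_1,b_2$ in the ball, with corresponding $\alpha_1,\alpha_2$, we have $|\alpha_1-\alpha_2|+|zb_1-zb_2|\le\frac32\eta\|b_1-b_2\|$. As $\Pi$ is convex, the mean value inequality bounds the change of each $R_j$ by $\frac32\eta M\|b_1-b_2\|$; also $|b_1^2-b_2^2|\le2M\|b_1-b_2\|$. Hence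
\[
\|T(b_1)-T(b_2)\|\le\tfrac12\bigl[\tfrac32\eta M+2\eta M^2+\tfrac32\eta^2M^3\bigr]\|b_1-b_2\|\le\tfrac52\eta M^2\|b_1-b_2\|\le\tfrac12\|b_1-b_2\| .
\]
The contraction $T$ has a fixed point $b\in\mathcal X$. It is holomorphic in $(z,a,\lambda)$ by construction, and real for real arguments by the recursion.

Cover $K$ by finitely many of the squares $|a-a_0|,|\lambda-\lambda_0|<\rho/2$ and let $\delta^2$ be smaller than the corresponding numbers $\eta$. On overlaps the fixed points have the same Taylor coefficients in $z$, so they agree for $|z|\le\delta^2$.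
\end{proof}

We now put \eqref{eq:EL} in the form \eqref{eq:sing}. Let $\theta=t\alpha$, $\beta=t\alpha'$, $z=t^2$, and let $S(z)=\sum(-z)^j/(2j+1)!$, so that $\sin u=uS(u^2)$. Then $\theta'=\alpha+\beta$ and $t\theta''=\beta+t\beta'$, and \eqref{eq:EL} multiplied by $t$ reads
\begin{equation}\label{eq:ab}
t\beta'=-\beta+\bigl(1+r^2(\alpha+\beta)^2\bigr)\bigl(tf-(\alpha+\beta)\,t\ell\bigr).
\end{equation}
Write $D=z\hat D$ and $s^2+r^2\sin^2\theta=z\hat M$, where
\[
\hat D=c^2S(z)^2+r^2\bigl(zS(z)^4\cos^2\theta+c^4\alpha^2S(z\alpha^2)^2\bigr),\qquad \hat M=S(z)^2+r^2\alpha^2S(z\alpha^2)^2 .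
\]
With $\sin2\theta=2t\alpha S(4z\alpha^2)$ and $\sin2t=2tS(4z)$, formulas \eqref{eq:fl} give
\begin{align*}
tf&=\alpha S(4z\alpha^2)\Bigl[\frac{\cos2t}{\hat D}+\frac{2q}{\hat M}-\frac{2pz}{c^2+r^2\cos^2\theta}\Bigr],\\
t\ell&=S(4z)\Bigl[\frac{(1-r^2)\cos2t+r^2\cos2\theta}{\hat D}+\frac{2q}{\hat M}-\frac{2pz}{c^2+r^2\cos^2\theta}\Bigr].
\end{align*}
The cosines of $t,2t$ and of $\theta,2\theta$ are entire functions of $z$ and of $z\alpha^2$. At $z=0$ we have $\hat D=\hat M=1+r^2\alpha^2>0$ and $c^2+r^2\cos^2\theta=1+r^2>0$. So $tf$ and $t\ell$ are analytic in $(z,\alpha,r)$ near $\{z=0\}$, with values $\frac{(2q+1)\alpha}{1+r^2\alpha^2}$ and $\frac{2q+1}{1+r^2\alpha^2}$ at $z=0$. There the right side of \eqref{eq:ab} equals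
\[
-\beta-(2q+1)\beta\,\frac{1+r^2(\alpha+\beta)^2}{1+r^2\alpha^2}=-(2q+2)\beta-(2q+1)\,r^2\,\frac{2\alpha+\beta}{1+r^2\alpha^2}\,\beta^2 .
\]
This is \eqref{eq:sing} with $\gamma=2q+2$, $\lambda=r$, $R_2=-(2q+1)r^2\frac{2\alpha+\beta}{1+r^2\alpha^2}$, and with $zR_1$ equal to the difference between the right side of \eqref{eq:ab} and its value at $z=0$.

For $(a,r)\in\mathbf R^2$ let $\theta(\cdot\,;a,r)$ be the solution of \eqref{eq:EL} given by Lemma~\ref{lem:singular}, with $\theta(0)=0$ and $\theta'(0)=a$, continued to its maximal interval $[0,T(a,r))$, $T\le\frac\pi2$. By uniqueness, $\theta(t;1,r)=t$ and $\theta(t;0,r)=0$.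

\begin{proposition}\label{prop:dep}
\begin{itemize}
\item[(i)] If $T(a,r)<\frac\pi2$, then $\theta'(t;a,r)$ is unbounded as $t\to T(a,r)$.
\item[(ii)] For $0<t_1<\frac\pi2$ the set $\mathcal O=\{(a,r):T(a,r)>t_1\}$ is open, and $\theta$, $\theta'$, $\partial_a\theta$, $\partial_a\theta'$ are continuous on $[0,t_1]\times\mathcal O$.
\end{itemize}
\end{proposition}

\begin{proof}
Recall two standard facts about an equation $Z'=\mathcal F(t,Z,\lambda)$ with $\mathcal F$ smooth on an open set. A maximal solution leaves every compact subset of the domain. And if a solution exists on a compact interval, then so do the solutions with nearby initial data and parameter, and they depend smoothly on $t$, the data and the parameter. Apply them to \eqref{eq:EL} with $Z=(\theta,\theta')$. If $T<\frac\pi2$ and $\theta'$ were bounded, then $(t,\theta,\theta')$ would stay in a compact subset of $(0,\frac\pi2)\times\mathbf R^2$ as $t\to T$; this proves (i). For (ii), let $K$ be a compact neighborhood of a point of $\mathcal O$ and take $\delta<t_1$ from Lemma~\ref{lem:singular}.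 On $[0,\delta]$ the functions $\theta=t\alpha$ and $\theta'=\alpha+\beta$ are analytic in $(t,a,r)$. On $[\delta,t_1]$ use the second fact with initial time $\delta$.
\end{proof}

Let $\tilde\theta(\cdot\,;b,r)$ be the same family with $p$ and $q$ exchanged. By symmetry (c), the functions $\frac\pi2+k\pi-\tilde\theta(\frac\pi2-t;b,r)$ solve \eqref{eq:EL} and have at $t=\frac\pi2$ the form required in \eqref{eq:close}.

\section{The three-sphere}\label{sec:S3}

In this section $p=q=0$ and $r>0$.

\subsection{A first-order form of the equation}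

Put $\tau=2t$ and $\varphi=2\theta$; a prime now means $d/d\tau$, so that $\varphi'=d\theta/dt$. With $2\cos^2\theta=1+\cos\varphi$, $2\sin^2\theta=1-\cos\varphi$, $2s^2=1-\cos\tau$, $2c^2=1+\cos\tau$ we find $F=\frac12\sqrt\Phi$, where
\[
\Phi=4D=\sin^2\tau+r^2(1+\cos^2\tau-2\cos\varphi\cos\tau)>0\qquad(0<\tau<\pi).
\]
Along a solution define
\[
P=\frac{\sqrt\Phi}{\sqrt{1+r^2\varphi'^2}}>0,\qquad Q=\varphi'P .
\]
The quantity $r^2Q$ is, up to a constant factor, the expression differentiated in \eqref{eq:ELdiv}; and $P$ controls the slope, since on a compact subinterval of $(0,\pi)$ the slope $\varphi'$ is bounded exactly when $P$ is bounded below. We have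
\begin{equation}\label{eq:PQ}
P^2+r^2Q^2=\Phi,\qquad Q'=\frac{\sin\varphi\cos\tau}{P},\qquad P'=\frac{\Phi_\tau}{2P}.
\end{equation}
The first identity follows from the definitions. In the new variables \eqref{eq:ELdiv} reads $r^2Q'=\Phi_\varphi/(2P)$, and $\Phi_\varphi=2r^2\sin\varphi\cos\tau$; this is the second. Differentiating the first gives $2PP'+2r^2QQ'=\Phi_\tau+\varphi'\Phi_\varphi$, and $2r^2QQ'=\varphi'\Phi_\varphi$; this is the third.

\subsection{Proof of Theorem~\ref{thm:A}}

For $a>0$ let $\varphi=\varphi_a(\tau)=2\theta(\frac\tau2;a,r)$, so $\varphi(0)=0$ and $\varphi'(0)=a$. In Steps 1 to 3 we consider it on the part $I$ of its maximal interval that lies in $(0,\frac\pi2]$.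

\emph{Step 1: the energy.} At $r=0$ we would have $P=\sin\tau$ and $Q=\varphi_\sigma$, so the energy of Section~\ref{sec:pendulum} suggests
\[
h=\tfrac12Q^2-\cos\tau\,(1-\cos\varphi).
\]
By \eqref{eq:PQ}, $QQ'=\varphi'\sin\varphi\cos\tau$, hence $h'=\sin\tau\,(1-\cos\varphi)$. As $\tau\to0$ we have $\varphi'\to a$ and $P\le\sqrt\Phi\to0$, so $h\to0$. Since $\varphi$ is small and positive for small $\tau$,
\begin{equation}\label{eq:h}
h(\tau)=\int_0^\tau\sin u\,\bigl(1-\cos\varphi(u)\bigr)\,du>0\qquad(\tau\in I).
\end{equation}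
On $I$ we have $\cos\tau\ge0$, so $Q^2=2h+2\cos\tau(1-\cos\varphi)$ is positive. Thus $Q>0$ and $\varphi'>0$ on $I$, and
\begin{equation}\label{eq:QP}
Q\ge2\sqrt{\cos\tau}\,\bigl|\sin\tfrac\varphi2\bigr|,\qquad P^2=\Phi-r^2Q^2=\sin^2\tau+r^2(1-\cos\tau)^2-2r^2h .
\end{equation}
The same function $h$ therefore controls both the speed from below and the possible blow-up.

\emph{Step 2: if $r^2\le\frac13$, then $I=(0,\frac\pi2]$.} We need an upper bound for $h$. The crude bound $1-\cos\varphi\le2$ gives only $P^2\ge0$ in the extreme case $r^2=\frac13$, $\tau=\frac\pi2$, so we use that $\varphi$ starts at $0$. Choose $\varepsilon\in I$ with $1-\cos\varphi\le1$ on $(0,\varepsilon]$. For $\tau\ge\varepsilon$ in $I$, \eqref{eq:h} gives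
\[
h\le(1-\cos\varepsilon)+2(\cos\varepsilon-\cos\tau)=2(1-\cos\tau)-(1-\cos\varepsilon).
\]
Inserting this in \eqref{eq:QP} and writing $\sin^2\tau=(1-\cos\tau)(1+\cos\tau)$, we get
\[
P^2\ge(1-\cos\tau)\bigl[1-3r^2+(1-r^2)\cos\tau\bigr]+2r^2(1-\cos\varepsilon)\ge2r^2(1-\cos\varepsilon)>0 .
\]
This is the only place where $r^2\le\frac13$ is used. Since $rQ\le\sqrt\Phi$ and $\Phi$ is bounded, $\varphi'=Q/P$ is bounded on $I$. By Proposition~\ref{prop:dep}(i) the solution exists beyond $\tau=\frac\pi2$.

\emph{Step 3: large $a$.} Let $r\le1$, fix $a^*>(3+2\sqrt2)\,e^{2-\sqrt2}$, and suppose that $\varphi=\varphi_{a^*}$ exists on $(0,\frac\pi2]$. We claim that $\varphi(\frac\pi2)>\frac{3\pi}2$. We may assume $\varphi(\frac\pi2)<2\pi$, so that $0<\varphi<2\pi$ on $(0,\frac\pi2]$. By \eqref{eq:QP} and $h>0$, we have $P^2\le\sin^2\tau+(1-\cos\tau)^2=4\sin^2\frac\tau2$. Hence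
\[
\Bigl(\ln\tan\frac\varphi4\Bigr)'=\frac{Q}{2P\sin(\varphi/2)}\ge\frac{\sqrt{\cos\tau}}{2\sin(\tau/2)}\ge\frac{\cos\tau}{2\sin(\tau/2)}=\Bigl(\ln\tan\frac\tau4+2\cos\frac\tau2\Bigr)',
\]
where the last equality uses $\cos\tau=1-2\sin^2\frac\tau2$. Integrate from $\varepsilon$ to $\frac\pi2$ and let $\varepsilon\to0$, so that $\tan\frac{\varphi(\varepsilon)}4/\tan\frac\varepsilon4\to a^*$. The result is
\[
\tan\frac{\varphi(\pi/2)}4\ge a^*\,e^{\sqrt2-2}\tan\frac\pi8>(3+2\sqrt2)(\sqrt2-1)=\sqrt2+1=\tan\frac{3\pi}8 .
\]

\emph{Step 4: the range of $r$.} Call $r\in(0,1]$ \emph{good} if $\varphi_a$ exists on $[0,\frac\pi2]$ for all $a\in[1,a^*]$. By Step 2, every $r\le1/\sqrt3$ is good. The open set $\mathcal O$ of Proposition~\ref{prop:dep}(ii) for $t_1=\frac\pi4$ contains the compact segment $[1,a^*]\times\{1/\sqrt3\}$, so it contains $[1,a^*]\times[1/\sqrt3,r_1)$ for some $r_1\in(1/\sqrt3,1]$. Thus every $r\in(0,r_1)$ is good.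

\emph{Step 5: shooting and reflection.} Let $0<r<r_1$. The function $a\mapsto\varphi_a(\frac\pi2)$ is continuous on $[1,a^*]$, equals $\frac\pi2$ at $a=1$, and exceeds $\frac{3\pi}2$ at $a=a^*$. So there is $a\in(1,a^*)$ with $\varphi_a(\frac\pi2)=\frac{3\pi}2$, that is, $\theta(\frac\pi4;a,r)=\frac{3\pi}4$. Since $p=q$, symmetry (c) with $k=1$ shows that $\frac{3\pi}2-\theta(\frac\pi2-t;a,r)$ solves \eqref{eq:EL} on $[\frac\pi4,\frac\pi2)$. At $t=\frac\pi4$ it has the same value and the same derivative as $\theta(t;a,r)$, so the two pieces form one solution $\theta$ on $(0,\frac\pi2)$. It closes up with $k=1$ and $\tilde\alpha=\alpha$; it is analytic on $[0,\frac\pi2]$, with $\theta(0)=0$ and $\theta(\frac\pi2)=\frac{3\pi}2$. By Proposition~\ref{prop:lift}, $rU_\theta$ is smooth and $r$-minimal, and it is not of the form $rJN$ because $\theta'(0)=a>1$. \qed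

\subsection{Proof of Theorem~\ref{thm:C}}

For $r=1$ we have $\Phi=2(1-\cos\varphi\cos\tau)=2-\cos(\varphi+\tau)-\cos(\varphi-\tau)$, a sum of a function of $\varphi+\tau$ and a function of $\varphi-\tau$, and the equation has a first integral. Indeed, by \eqref{eq:PQ},
\[
(PQ)'=\tfrac12\varphi'\Phi_\tau+\sin\varphi\cos\tau=\varphi'\cos\varphi\sin\tau+\sin\varphi\cos\tau=(\sin\tau\sin\varphi)' .
\]
Now $PQ=\Phi\varphi'/(1+\varphi'^2)$, so $|PQ|\le\Phi/2$, and $\Phi\to0$ as $\tau\to0$ because $\varphi(0)=0$. Therefore
\begin{equation}\label{eq:integral}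
\frac{\Phi\,\varphi'}{1+\varphi'^2}=\sin\tau\sin\varphi\qquad(0<\tau<\pi).
\end{equation}

Suppose that $\varphi(\tau_1)\in\pi\mathbf Z$ for some $\tau_1\in(0,\pi)$. Since $\Phi>0$, \eqref{eq:integral} gives $\varphi'(\tau_1)=0$. By property (b) and uniqueness for the initial value problem, $\varphi$ is constant, hence $0$; this contradicts $\varphi(\pi)\in\pi+2\pi\mathbf Z$. So $\varphi$ avoids $\pi\mathbf Z$ on $(0,\pi)$. As $\varphi(0)=0$, after replacing $\varphi$ by $-\varphi$ if necessary we have $0<\varphi<\pi$ on $(0,\pi)$ and $\varphi(\pi)=\pi$.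

The function $\delta=\varphi-\tau$ is continuous on $[0,\pi]$, vanishes at both ends, and satisfies $|\delta|<\pi$. At an interior extremum of $\delta$ we have $\varphi'=1$, and \eqref{eq:integral} becomes $1-\cos\varphi\cos\tau=\sin\tau\sin\varphi$, that is, $\cos\delta=1$, so $\delta=0$. Thus the maximum and the minimum of $\delta$ are both $0$, and $\theta=t$. Undoing the change of sign, $\theta=\pm t$. \qed

\begin{remark}
The conclusion of Theorem~\ref{thm:A} is false for $r=1$. If $U_\theta$ is smooth and $1$-minimal, then $E(U_\theta)=0$, the first variation in \eqref{eq:firstvar} vanishes, and $\theta$ solves \eqref{eq:EL}; Theorem~\ref{thm:C} then excludes $\theta(\frac\pi2)=\frac{3\pi}2$. The step that fails is Step 2. If $\varphi_{a^*}$ existed on $(0,\frac\pi2]$ for $r=1$, it would pass through $\pi$ by Step 3, with $\varphi'>0$ by Step 1 and $\varphi'=0$ by \eqref{eq:integral}. So its slope does become infinite before $\tau$ passes $\frac\pi2$.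
\end{remark}

\section{Higher dimensions}\label{sec:higher}

In this section $q=1$ and $p=m-2\ge0$. In general $p\ne q$, so there is no reflection, and a solution from the left end has to be matched with a solution from the right end. At a fixed point $t_0$, the Cauchy data of the two families form two curves in the plane, and each intersection is a solution that closes up.

The intersections come from the constant solution $\theta\equiv\frac\pi2$. It corresponds to the field $\xi_2$, which is smooth at $t=\frac\pi2$ and singular along $t=0$, so it belongs to the right family only. We show that, for $r=0$, the left curve spirals into the Cauchy data of this solution as $a\to\infty$, while the right curve is a $C^1$ arc through that point. The spiral crosses the arc again and again (Figure~\ref{fig:spiral}), and any finite number of crossings, detected by a change of sign, survives for small $r>0$.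

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.05]
\draw[->,gray] (-2.7,0)--(2.7,0) node[right]{$\mathbf u$};
\draw[->,gray] (0,-1.9)--(0,2.5) node[above]{$\mathbf v$};
\draw[very thick,domain=-2.4:2.4,samples=40] plot (\x,{0.1*\x*\x}) node[above]{$\tilde y_0(b)$};
\draw[->,domain=0:880,samples=220] plot ({2.2*exp(-\x/500)*cos(120-\x)},{2.2*exp(-\x/500)*sin(120-\x)});
\fill (0,2.07) circle (1.5pt) node[above right]{$y_0(a_1)$};
\fill (0,-1.45) circle (1.5pt) node[below right]{$y_0(a_2)$};
\fill (0,1.01) circle (1.5pt) node[above right]{$y_0(a_3)$};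
\end{tikzpicture}
\caption{Schematic picture of the plane of Cauchy data $(\theta-\frac\pi2,\,t_0\theta')$ at $t=t_0$ for $r=0$. Solutions that are regular at $t=\frac\pi2$ fill the thick arc, a graph over the $\mathbf u$-axis through the origin. Solutions that are regular at $t=0$, with $\theta'(0)=a$, trace a curve $y_0(a)$ that winds into the origin as $a\to\infty$. The points $y_0(a_j)$ on the $\mathbf v$-axis lie alternately above and below the arc.}
\label{fig:spiral}
\end{figure}

\subsection{The rescaled profile}

Let $\theta_a=\theta(\cdot\,;a,0)$. On compact subintervals of $(0,\frac\pi2)$, equation \eqref{eq:EL0} gives $|\theta''|\le C'(1+|\theta'|)$, so $\theta'$ stays bounded and $\theta_a$ exists on $[0,\frac\pi2)$. In this section $\sigma=\ln t$. Since $\theta_\sigma=t\theta'$ and $\theta_{\sigma\sigma}=t\theta'+t^2\theta''$, equation \eqref{eq:EL0} multiplied by $t^2$ is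
\begin{equation}\label{eq:damped}
\theta_{\sigma\sigma}+A\,\theta_\sigma=\tfrac12B\sin2\theta,
\end{equation}
\[
A(t)=3t\cot t-(2p+1)\,t\tan t-1,\qquad B(t)=t^2\Bigl(\frac3{s^2}-\frac{2p+1}{c^2}\Bigr).
\]
The functions $A,B$ are even and analytic on $(-\frac\pi2,\frac\pi2)$, with $A(0)=2$ and $B(0)=3$. In contrast with \eqref{eq:pendulum}, the pendulum is now damped near $t=0$. Fix $t_0\in(0,\frac\pi4)$ and $C>0$ such that
\begin{equation}\label{eq:t0}
A\ge0,\qquad B\ge1,\qquad |tB'(t)|\le Ct^2\qquad\text{on }(0,t_0];
\end{equation}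
the last bound is possible because $B'(0)=0$.

When $a$ is large, $\theta_a$ varies on the scale $t\sim1/a$, where $A$ and $B$ are almost constant. So we rescale: for $a\ge1$ put $\mu=1/a$ and $\vartheta_a(x)=\theta_a(\mu x)$, where $x\geq 0$ is now a real variable. This is a translation in $\sigma$, so $\vartheta_a$ solves
\begin{equation}\label{eq:rescaled}
x^2\vartheta''+\bigl(A(\mu x)+1\bigr)x\vartheta'=\tfrac12B(\mu x)\sin2\vartheta,\qquad \vartheta(0)=0,\quad\vartheta'(0)=1 .
\end{equation}

\begin{lemma}\label{lem:profile}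
There is a function $\Theta$ on $[0,\infty)$ with $\Theta(0)=0$, $\Theta'(0)=1$ such that $\vartheta_a\to\Theta$ in $C^1[0,X]$ as $a\to\infty$, for every $X>0$. In the variable $\sigma=\ln x$ it solves
\begin{equation}\label{eq:Theta}
\Theta_{\sigma\sigma}+2\Theta_\sigma=\tfrac32\sin2\Theta .
\end{equation}
Moreover $0<\Theta<\pi$ for $x>0$, $(\Theta,\Theta_\sigma)\to(\frac\pi2,0)$ as $x\to\infty$, and $\Theta-\frac\pi2$ changes sign infinitely many times.
\end{lemma}

\begin{proof}
\emph{Convergence.} With $\vartheta=x\alpha$, $\beta=x\alpha'$, $z=x^2$ we have $\vartheta'=\alpha+\beta$ and $x\vartheta''=\beta+x\beta'$, and \eqref{eq:rescaled} divided by $x$ becomes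
\[
x\beta'=-\beta+\alpha S(4z\alpha^2)B(\mu x)-\bigl(A(\mu x)+1\bigr)(\alpha+\beta).
\]
Here $A(\mu x)$ and $B(\mu x)$ are analytic functions of $\mu^2z$, and at $z=0$ the right side is $-\beta+3\alpha-3(\alpha+\beta)=-4\beta$. This is \eqref{eq:sing} with $\gamma=4$, $\lambda=\mu$, $R_2=0$. Lemma~\ref{lem:singular} with $K=\{1\}\times[0,1]$ gives $\delta>0$ and solutions $\vartheta(x;\mu)$ on $[0,\delta]$ such that $\vartheta,\vartheta'$ are continuous in $(x,\mu)$ down to $\mu=0$. The function $\vartheta_a$ has the form $x\alpha(x^2)$ with $\alpha(0)=1$, so $\vartheta_a=\vartheta(\cdot\,;1/a)$ by uniqueness. Let $\Theta$ be the continuation of $\vartheta(\cdot\,;0)$. It solves \eqref{eq:Theta} and exists for all $\sigma$, because the nonlinear term is bounded. Equation \eqref{eq:rescaled} is regular on the set $x>0$, $|\mu|x<\frac\pi2$, so continuous dependence on the data at $x=\delta$ and on $\mu$ gives the convergence on $[\delta,X]$.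

\emph{The limit at infinity.} Let $\mathcal E=\frac12\Theta_\sigma^2+\frac32\cos^2\Theta$. By \eqref{eq:Theta}, $\mathcal E_\sigma=-2\Theta_\sigma^2$. As $\sigma\to-\infty$ we have $\Theta\to0$ and $\Theta_\sigma=x\Theta'\to0$, so $\mathcal E\to\frac32$; and $\Theta_\sigma\ne0$ for small $x$, so $\mathcal E<\frac32$ everywhere. Hence $\cos^2\Theta<1$, which gives $0<\Theta<\pi$, and $\cos^2\Theta\le\frac23\mathcal E|_{\sigma=0}<1$ for $\sigma\ge0$. The derivative $\Theta_\sigma$ is bounded because $\mathcal E$ is; then $\Theta_{\sigma\sigma}$ and $\Theta_{\sigma\sigma\sigma}$ are bounded by \eqref{eq:Theta} and its derivative. The function $\Theta_\sigma^2$ is integrable, since $\mathcal E\ge0$, and Lipschitz, so $\Theta_\sigma\to0$ as $\sigma\to\infty$. For $\phi=\Theta_\sigma$ and every $u>0$, Taylor's formula gives $|\phi_\sigma(\sigma)|\le|\phi(\sigma+u)-\phi(\sigma)|/u+\frac u2\sup|\phi_{\sigma\sigma}|$, so $\Theta_{\sigma\sigma}\to0$ as well. By \eqref{eq:Theta}, $\sin\Theta\cos\Theta\to0$. As $\sin\Theta$ is bounded away from $0$ for $\sigma\ge0$,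 we get $\cos\Theta\to0$ and $\Theta\to\frac\pi2$.

\emph{Oscillation.} Let $W=\Theta-\frac\pi2$. Then $W_{\sigma\sigma}+2W_\sigma+\psi(W)W=0$, where $\psi(W)=\frac{3\sin2W}{2W}$ is continuous with $\psi(0)=3$. Putting $W=e^{-\sigma}Y$ removes the damping term: $Y_{\sigma\sigma}+(\psi(W)-1)Y=0$. For large $\sigma$ we have $\psi(W)-1\ge1$, and Sturm's comparison argument applies. If $Y>0$ on an interval $[\sigma_0,\sigma_0+\pi]$ in this range, then $Y_{\sigma\sigma}+Y\le0$ there, while two integrations by parts give $\int_{\sigma_0}^{\sigma_0+\pi}(Y_{\sigma\sigma}+Y)\sin(\sigma-\sigma_0)\,d\sigma=Y(\sigma_0)+Y(\sigma_0+\pi)>0$. The same holds for $-Y$. So $W$ has infinitely many zeros. They are simple, because $W=W_\sigma=0$ at one point would force $W\equiv0$; hence $W$ changes sign at each of them.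
\end{proof}

\begin{remark}
For general $q$ one has $A(0)=2q$ and $B(0)=2q+1$, and the linearization of the limit equation at $\frac\pi2$ has characteristic roots $-q\pm\sqrt{q^2-2q-1}$. The proof uses damping, which requires $q\ge1$, and non-real roots, which require $q\le2$. For $q=0$ the limit profile is $2\arctan\frac x2$, which tends to $\pi$ without oscillation; this is the situation of Section~\ref{sec:pendulum}. The choice $q=1$ is available exactly when $m\ge2$.
\end{remark}

\subsection{The left curve is a spiral}

Identify $\mathbf R^2$ with $\mathbf C$ and put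
\[
y_r(a)=\bigl(\theta(t_0;a,r)-\tfrac\pi2,\ t_0\,\theta'(t_0;a,r)\bigr)
\]
whenever $T(a,r)>t_0$. Lemma~\ref{lem:profile} describes $\theta_a$ only on intervals $[0,X/a]$, which shrink to a point. The information has to be carried from $t=X/a$ to the fixed point $t_0$. An energy estimate does this for the size of $y_0(a)$, and a monotonicity property does it for the argument.

\begin{lemma}\label{lem:spiral}
The curve $a\mapsto y_0(a)$, $a\ge1$, is continuous, avoids $0$, and tends to $0$ as $a\to\infty$. It has a continuous argument that tends to $-\infty$ as $a\to\infty$.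
\end{lemma}

\begin{proof}
\emph{Size.} Along $\theta=\theta_a$ let $\mathcal E_a=\frac12\theta_\sigma^2+\frac12B\cos^2\theta$. By \eqref{eq:damped} and \eqref{eq:t0}, on $(0,t_0]$,
\[
\frac{d\mathcal E_a}{d\sigma}=-A\theta_\sigma^2+\tfrac12tB'\cos^2\theta\le\tfrac12Ct^2\cos^2\theta\le Ct^2\mathcal E_a .
\]
Since $t^2\,d\sigma=t\,dt$, integration gives $\mathcal E_a(t')\le C_1\mathcal E_a(t)$ for $0<t\le t'\le t_0$, with $C_1=e^{Ct_0^2/2}$. Let $\varepsilon>0$ with $2C_1\varepsilon<1$, and choose $X$ with $\mathcal E<\varepsilon$ at $x=X$, where $\mathcal E$ is the energy of $\Theta$. As $a\to\infty$,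
\[
\mathcal E_a(X/a)=\tfrac12\bigl(X\vartheta_a'(X)\bigr)^2+\tfrac12B(X/a)\cos^2\vartheta_a(X)\ \longrightarrow\ \mathcal E|_{x=X},
\]
and $\theta_a(X/a)=\vartheta_a(X)\to\Theta(X)\in(0,\pi)$. So for large $a$ we have $X/a<t_0$, $\theta_a(X/a)\in(0,\pi)$, and $\mathcal E_a\le C_1\varepsilon$ on $[X/a,t_0]$. On this interval $(t\theta_a')^2\le2C_1\varepsilon$ and $\cos^2\theta_a\le2C_1\varepsilon<1$; in particular $\theta_a$ cannot leave $(0,\pi)$. Hence $|\theta_a(t_0)-\frac\pi2|\le\arcsin\sqrt{2C_1\varepsilon}$. Since $\varepsilon$ is arbitrary, $y_0(a)\to0$.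

\emph{Argument.} Let $w=\theta_a-\frac\pi2$. The function $w+i\,tw'$ is continuous in $(t,a)\in[0,t_0]\times[1,\infty)$ by Proposition~\ref{prop:dep}. It equals $-\frac\pi2$ at $t=0$, and it has no zero with $t>0$, for otherwise $\theta_a\equiv\frac\pi2$ by uniqueness. The domain is simply connected, so there is a continuous argument $\chi(t,a)$ with $\chi(0,a)=\pi$, and $\chi(t_0,a)$ is an argument of $y_0(a)$. The zeros of $w$ are the points where $\chi\in\frac\pi2+\pi\mathbf Z$, and
\[
\partial_\sigma\chi=\frac{ww_{\sigma\sigma}-w_\sigma^2}{w^2+w_\sigma^2}=-1\qquad\text{where }w=0 .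
\]
Fix $a$ and a level $L\in\frac\pi2+\pi\mathbf Z$. If $\chi<L$ immediately to the right of some point, then $\chi<L$ up to $t_0$, because at a first later point with $\chi=L$ the derivative would be nonnegative. Consequently $\chi<\frac{3\pi}2$ throughout, each level is attained at most once, and after attaining $L$ the function $\chi$ stays below $L$. If $w$ has $j$ zeros in $(0,t_0)$, they correspond to $j$ distinct levels, all at most $\frac\pi2$, so $\chi(t_0,a)<\frac\pi2-(j-1)\pi$.

Given $j$, choose $0<x_0'<x_1'<\dots<x_j'$ at which $\Theta-\frac\pi2$ is nonzero with alternating signs. For large $a$ the values of $\vartheta_a-\frac\pi2$ at these points have the same signs and $x_j'/a<t_0$, so $w$ has at least $j$ zeros in $(0,t_0)$. Hence $\chi(t_0,a)\to-\infty$.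
\end{proof}

\subsection{The right curve is a graph}

Let $\theta^*(t;b,r)=\frac\pi2-\tilde\theta(\frac\pi2-t;b,r)$ be the family from the right end with $k=0$, and put
\[
\tilde y_r(b)=\bigl(\theta^*(t_0;b,r)-\tfrac\pi2,\ t_0\,(\theta^*)'(t_0;b,r)\bigr).
\]
To count crossings for all small $r$ at once, we describe this curve as the zero set of a function that depends continuously on $r$.

\begin{lemma}\label{lem:graph}
There are $r_0,\rho_0>0$, a unit vector $\mathbf v\in\mathbf R^2$, and a continuous function $\mathcal G_r(y)$ of $(y,r)$, defined for $|y|\le\rho_0$ and $0\le r\le r_0$, such that $\mathcal G_r(\rho\mathbf v)=\rho$ for $|\rho|\le\rho_0$, and such that $\mathcal G_r(y)=0$ implies $y=\tilde y_r(b)$ for some $b$.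
\end{lemma}

\begin{proof}
We have $\tilde\theta(\cdot\,;0,r)\equiv0$, so $\tilde y_r(0)=0$. By Proposition~\ref{prop:dep}(ii) for the family $\tilde\theta$ with $t_1=\frac\pi2-t_0$, there are $b_0,r_0>0$ such that $\tilde y_r(b)$ and $\partial_b\tilde y_r(b)$ are defined and continuous for $|b|\le b_0$, $0\le r\le r_0$.

The vector $\eta_0=\partial_b\tilde y_0(0)$ is nonzero. Indeed, $v=\partial_b\theta^*|_{b=r=0}$ solves the linearization of \eqref{eq:EL0} along $\theta\equiv\frac\pi2$, a linear homogeneous equation of second order that is regular on $(0,\frac\pi2)$. Near $\tilde t=0$ we have $v=-\tilde t\,\partial_b\tilde\alpha$, and $\partial_b\tilde\alpha$ is continuous and equals $1$ at $\tilde t=0$, because $\tilde\alpha(0)=b$. So $v\not\equiv0$, and therefore $\eta_0=(v(t_0),t_0v'(t_0))\ne0$.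

Let $\mathbf u=\eta_0/|\eta_0|$ and let $\mathbf v$ be a unit vector orthogonal to $\mathbf u$. After shrinking $b_0$ and $r_0$, the function $\Lambda_r(b)=\langle\tilde y_r(b),\mathbf u\rangle$ satisfies $\partial_b\Lambda_r\ge|\eta_0|/2$, and $\Lambda_r(0)=0$. Put $\rho_0=b_0|\eta_0|/2$. For $|u|\le\rho_0$ there is a unique $b=b_r(u)\in[-b_0,b_0]$ with $\Lambda_r(b)=u$, and $b_r(0)=0$. It is continuous in $(u,r)$: for $b=b_r(u)$ and $b'=b_{r'}(u')$,
\[
\tfrac12|\eta_0|\,|b-b'|\le|\Lambda_r(b)-\Lambda_r(b')|\le|u-u'|+|\Lambda_{r'}(b')-\Lambda_r(b')| ,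
\]
and $\Lambda$ is uniformly continuous. Define $\mathcal G_r(y)=\bigl\langle y-\tilde y_r\bigl(b_r(\langle y,\mathbf u\rangle)\bigr),\mathbf v\bigr\rangle$. For $y=\rho\mathbf v$ the subtracted point is $\tilde y_r(0)=0$, so $\mathcal G_r(y)=\rho$. If $\mathcal G_r(y)=0$, then $y$ and $\tilde y_r(b_r(\langle y,\mathbf u\rangle))$ have the same components along $\mathbf u$ and along $\mathbf v$.
\end{proof}

\subsection{Proof of Theorem~\ref{thm:B}}

By Lemma~\ref{lem:spiral} there is $a_0>1$ with $|y_0(a)|<\rho_0$ for $a\ge a_0$. Let $\chi(a)$ be the continuous argument of $y_0(a)$ and let $\chi_{\mathbf v}$ be an argument of $\mathbf v$. Choose an integer $j_0$ with $\chi_{\mathbf v}-(j_0+1)\pi<\chi(a_0)$. Since $\chi(a)\to-\infty$, the intermediate value theorem gives successively $a_0<a_1<a_2<\cdots$ with $\chi(a_j)=\chi_{\mathbf v}-(j_0+j)\pi$. Then $y_0(a_j)=(-1)^{j_0+j}\rho_j\mathbf v$ with $0<\rho_j<\rho_0$, and the numbers $\mathcal G_0(y_0(a_j))=(-1)^{j_0+j}\rho_j$ alternate in sign.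

Fix $n$. The compact segment $[a_1,a_{n+1}]\times\{0\}$ lies in the open set $\mathcal O$ of Proposition~\ref{prop:dep}(ii) for $t_1=t_0$. So for small $r$ the point $y_r(a)$ is defined for all $a\in[a_1,a_{n+1}]$, is continuous in $a$, and converges to $y_0(a)$ uniformly as $r\to0$. Hence there is $r_n\in(0,r_0]$ such that for $0<r<r_n$ we have $|y_r(a)|<\rho_0$ on $[a_1,a_{n+1}]$, and $\mathcal G_r(y_r(a_j))$ has the sign of $\mathcal G_0(y_0(a_j))$ for $1\le j\le n+1$. This is where the smallness of $r$ is used, and it is why $r_n$ depends on $n$.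

Let $0<r<r_n$ and $1\le j\le n$. The continuous function $a\mapsto\mathcal G_r(y_r(a))$ has opposite signs at $a_j$ and $a_{j+1}$, so it vanishes at some $a\in(a_j,a_{j+1})$. By Lemma~\ref{lem:graph}, $y_r(a)=\tilde y_r(b)$ for some $b$. Then $\theta(\cdot\,;a,r)$ on $(0,t_0]$ and $\theta^*(\cdot\,;b,r)$ on $[t_0,\frac\pi2)$ have the same value and derivative at $t_0$, and together they form a solution $\theta$ of \eqref{eq:EL} that closes up with $k=0$. By Proposition~\ref{prop:lift}, $rU_\theta$ is smooth and $r$-minimal, and it is not of the form $rJN$ because $\theta'(0)=a>1$. The field $U_\theta$ determines $\theta$ modulo $2\pi$, hence determines $\theta$, which is continuous with $\theta(0)=0$. The $n$ values of $\theta'(0)$ lie in the disjoint intervals $(a_j,a_{j+1})$, so the $n$ fields are distinct. \qed
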